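
\newtheorem{theorem}{Theorem}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}

\title{Codimension one foliations whose normal bundle\\ is positive along the leaves}


\begin{abstract}
Let $F$ be a nonsingular holomorphic foliation of codimension one on a compact complex manifold $M$ of dimension $n\ge 3$. It was conjectured that the normal bundle $N_F$ never carries a Hermitian metric whose curvature is positive along $F$. We disprove this for every $n\ge3$: the Oeljeklaus--Toma manifolds of number fields with exactly one complex place are counterexamples. We then show that counterexamples are rigid. If $n\ge 3$ and $N_F$ is positive along $F$, then $F$ has a unique transversely affine structure, its developing map is onto $\mathbb C$, and the modulus of its linear holonomy defines a class in $H^1(M,\mathbb R)$ that is not represented by the real part of a closed holomorphic $1$-form. Consequently the conjecture holds for compact K\"ahler manifolds,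 and for manifolds with a K\"ahler modification.
\end{abstract}

\section{The question and the answer}

\subsection{What positivity along the leaves means}

Let $M$ be a compact connected complex manifold of dimension $n\ge2$, and let $F$ be a nonsingular holomorphic foliation of codimension one on $M$, with tangent bundle $T_F^{1,0}\subset T_M^{1,0}$. Its normal bundle is the holomorphic line bundle $N_F=T_M^{1,0}/T_F^{1,0}$. A \emph{fiber metric} is a $C^\infty$ Hermitian metric $h$ on $N_F$. If $e$ is a local holomorphic frame, the curvature form is $\omega=-i\partial\bar\partial\log\|e\|^2$. We say that $h$ is \emph{positive along} $F$ if $\omega$ is positive definite on $T_F^{1,0}$ at every point.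

A \emph{distinguished chart} is a holomorphic chart $(z,t_i)$, with $z$ in a ball of $\mathbb C^{n-1}$ and $t_i$ in a disc, in which the leaves are locally the \emph{plaques} $t_i=\mathrm{const}$. In it we write
\[
h_i=\|\partial_{t_i}\|^2,\qquad \varphi_i=-\log h_i .
\]
Positivity along $F$ says that $\varphi_i$ is strictly plurisubharmonic (psh) on every plaque. Where two charts meet, locally $t_i=f(t_j)$ with $f$ holomorphic and $f'\ne0$, so $\partial_{t_j}=f'\,\partial_{t_i}$ in $N_F$ and
\begin{equation}\label{eq:phi}
\varphi_j=\varphi_i-\log|f'(t_j)|^2 .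
\end{equation}
The correction is constant along plaques. Thus differences of $\varphi$ between points of a plaque are intrinsic: they measure how the infinitesimal distance to a neighboring leaf changes as one moves in the leaf. Since a strictly psh function has no local maximum, positivity implies that \emph{from every point one can move inside the leaf so that the neighboring leaves come closer}. This remark will become a uniform contraction in Section~\ref{sec:contr}.

Two simple cases suggest that positivity is hard to achieve. First, suppose that $N_F$ has a metric $h_0$ with zero curvature. Any metric is $h=h_0e^{-\psi}$ with $\psi$ a smooth function on $M$; positivity along $F$ would make $\psi$ strictly psh along the leaves, which is impossible at a maximum of $\psi$. Second, suppose that $F$ has a compact leaf $L$. By \eqref{eq:phi} the form $\beta=\frac i2(\bar\partial\varphi_i-\partial\varphi_i)|_L$ does not depend on $i$, and $d\beta=i\partial\bar\partial\varphi_i|_L=\omega|_L$. So $\int_L\omega^{n-1}=\int_L d(\beta\wedge\omega^{n-2})=0$, and $\omega|_L$ is not positive. On a surface, however, positivity does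 occur.

\begin{example}\label{ex:surface}
Let $\Gamma\subset\mathrm{Aut}\,\mathbb D$ be the deck group of a compact Riemann surface $\mathbb D/\Gamma$ of genus $\ge2$, let it act diagonally on $\mathbb D\times\hat{\mathbb C}$, and let $F$ be the foliation of $M=(\mathbb D\times\hat{\mathbb C})/\Gamma$ induced by the leaves $\mathbb D\times\{w\}$. For $z\in\mathbb D$ choose $A\in\mathrm{Aut}\,\mathbb D$ with $A(z)=0$ and let $g_z$ be the pullback under $A$ of the round metric $|dw|^2/(1+|w|^2)^2$ on $\hat{\mathbb C}$. As $A$ is unique up to rotation, $g_z$ is well defined, and $\gamma\in\Gamma$ maps $g_z$ to $g_{\gamma z}$, because $A\circ\gamma^{-1}$ sends $\gamma z$ to $0$. So the metrics $g_z$ define a fiber metric on $N_F$. With $A(w)=(w-z)/(1-\bar zw)$,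
\[
\|\partial_w\|^2=\frac{(1-|z|^2)^2}{(|1-\bar zw|^2+|w-z|^2)^2},\qquad
\varphi=-2\log(1-|z|^2)+2\log\bigl(|1-\bar wz|^2+|z-w|^2\bigr).
\]
In the variable $z$ the first term of $\varphi$ is strictly psh. The second is psh, being a multiple of the logarithm of $|a|^2+|b|^2$ with $a,b$ holomorphic in $z$ and without common zero in $\mathbb D$. Near $w=\infty$ one uses $u=1/w$; the second term becomes $2\log(|\bar u-z|^2+|1-uz|^2)$ and the argument is the same. Hence the metric is positive along $F$.
\end{example}

The existence of such a foliation in dimension two, with this manifold as an example, is Theorem~5.1 of \cite{Book}. For higher dimensions the same source states the opposite.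

\medskip
\noindent\textbf{Conjecture} (Conjecture 5.1 of \cite{Book}). \emph{Let $M$ be a compact complex manifold of dimension $\ge3$ and $F$ a holomorphic foliation of codimension one on $M$. Then $N_F$ does not admit a fiber metric whose curvature form is positive along $F$.}

\subsection{Results}

\begin{theorem}\label{thm:A}
For every $n\ge3$ there are a compact complex manifold $M$ of dimension $n$ and a nonsingular holomorphic foliation $F$ of codimension one on $M$ such that $N_F$ has a fiber metric with curvature positive along $F$. In the example the curvature form is moreover $\ge0$ on all of $T_M^{1,0}$.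
\end{theorem}

So the conjecture is false in every dimension it concerns. Still, when the leaves have dimension at least two, positivity is a strong restriction. A \emph{transversely affine structure} on $F$ is given by an open cover with holomorphic submersions $T_i$ defining $F$ and satisfying $T_i=c_{ij}T_j+d_{ij}$ on overlaps, with $c_{ij}\in\mathbb C^*$ and $d_{ij}\in\mathbb C$ locally constant; two such families define the same structure if their union is again such a family. Continuing one $T_i$ over the universal cover $\widetilde M$ gives a holomorphic submersion $T:\widetilde M\to\mathbb C$, the \emph{developing map}, which defines the lifted foliation. It is unique up to composition with an invertible affine map of $\mathbb C$, and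
\begin{equation}\label{eq:dev}
T\circ\gamma=\chi(\gamma)T+d(\gamma)\qquad(\gamma\in\pi_1(M)).
\end{equation}
The homomorphism $\chi:\pi_1(M)\to\mathbb C^*$, which does not depend on the choice of $T$, is the \emph{linear holonomy}. We regard $\log|\chi|^2\in\mathrm{Hom}(\pi_1(M),\mathbb R)$ as a class in $H^1(M,\mathbb R)$.

\begin{theorem}\label{thm:B}
Let $M$ be a compact complex manifold of dimension $n\ge3$, $F$ a holomorphic foliation of codimension one on $M$, and $h$ a fiber metric on $N_F$ with curvature positive along $F$. Then:
\begin{enumerate}
\item[(1)] $F$ has a unique transversely affine structure. In particular $N_F$ is a flat line bundle.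
\item[(2)] Let $\chi$ be the linear holonomy of this structure. The class $\log|\chi|^2\in H^1(M,\mathbb R)$ is not the class of the real part of any closed holomorphic $1$-form. In particular it is nonzero and $b_1(M)>0$.
\item[(3)] The developing map $T:\widetilde M\to\mathbb C$ is surjective.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:kahler}
The assertion of the conjecture is true if $M$ is K\"ahler; more generally if there is a proper modification $M'\to M$ with $M'$ a compact K\"ahler manifold (for example, if $M$ is Moishezon); and also if $H^1(M,\mathbb R)=0$.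
\end{corollary}

The last statement characterizes the positive metrics once the affine structure is known; it holds in every dimension.

\begin{proposition}\label{prop:char}
Let $F$ be a transversely affine codimension one foliation with developing map $T$ as in \eqref{eq:dev}. The fiber metrics on $N_F$ that are positive along $F$ correspond bijectively, via $\|\partial_T\|^2=e^{-\Phi}$, to the smooth real functions $\Phi$ on $\widetilde M$ that are strictly plurisubharmonic along the leaves and satisfy
\begin{equation}\label{eq:Phi}
\Phi\circ\gamma=\Phi+\log|\chi(\gamma)|^2\qquad(\gamma\in\pi_1(M)).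
\end{equation}
\end{proposition}

The hypothesis $n\ge3$ in Theorem~\ref{thm:B}(1) cannot be dropped: in Example~\ref{ex:surface} a fiber $\hat{\mathbb C}$ is transverse to $F$, so $N_F|_{\hat{\mathbb C}}=T_{\hat{\mathbb C}}$ has degree $2$, whereas a flat line bundle has degree $0$.

\medskip
Theorem~\ref{thm:A} is proved in Section~\ref{sec:A}, independently of the rest. Theorem~\ref{thm:B}(1) takes Sections~\ref{sec:conn}--\ref{sec:affine}; Section~\ref{sec:hol} contains the remaining proofs. Throughout, $m=n-1$ denotes the dimension of the leaves.

\section{Counterexamples from number fields}\label{sec:A}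

\subsection{The idea in dimension two}\label{sec:cubic}

The construction is already visible on a surface. The polynomial $x^3+x-1$ is increasing, so it has one real root $r$, with $0<r<1$, and two non-real roots $c,\bar c$; the product of the roots is $1$, so
\[
r\,|c|^2=1 .
\]
Let $R=\mathbb Z[x]/(x^3+x-1)$. The map $a\mapsto(a(r),a(c))$ embeds $R$ as a lattice $\Lambda$ in $\mathbb R\times\mathbb C$, since the vectors coming from $1,x,x^2$ are independent over $\mathbb R$ (Vandermonde determinant of $r,c,\bar c$). Since $x(x^2+1)=1$ in $R$, multiplication by $(r,c)$ maps $\Lambda$ onto itself. Let $\mathbb H$ be the upper half plane and let $\Gamma_0$ be generated by the transformation $(w,z)\mapsto(rw,cz)$ of $\mathbb H\times\mathbb C$ and the translations by $\Lambda$. In the coordinates $\log\operatorname{Im}w\in\mathbb R$ and $(\operatorname{Re}w,z)\in\mathbb R\times\mathbb C$ the first generator shifts $\log\operatorname{Im}w$ by $\log r\neq0$, while $\Lambda$ fixes $\log\operatorname{Im}w$ and translates $(\operatorname{Re}w,z)$; the quotient is a compact surface.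

The foliation $dz=0$ descends. Its normal field $\partial_z$ is multiplied by $c$, so its squared length in the flat metric grows by $|c|^2$. The function $\operatorname{Im}w$ is multiplied by $r=|c|^{-2}$. Hence $\|\partial_z\|^2=\operatorname{Im}w$ is an invariant metric on the normal bundle. Its curvature $-i\partial\bar\partial\log\operatorname{Im}w$ is positive in the $w$-direction, because $-\log$ of the distance to the boundary of $\mathbb H$ is strictly psh.

To get $s$-dimensional leaves we replace $\mathbb H$ by $\mathbb H^s$ and $\operatorname{Im}w$ by $\prod_j\operatorname{Im}w_j$. Compactness now requires the group to act on $(\log\operatorname{Im}w_j)_j\in\mathbb R^s$ as a lattice, so we need $s$ independent units. Dirichlet's theorem provides exactly this number in a field with $s$ real places and one complex place, and the norm of a unit again supplies the balance between $\prod_j\operatorname{Im}w_j$ and $|\partial_z|^2$.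

\subsection{The field, the group and the manifold}

Let $s=n-1\ge2$.

\begin{lemma}
There is a number field $K$ of degree $s+2$ with exactly $s$ real embeddings $\sigma_1,\dots,\sigma_s$ and one pair $\sigma_{s+1},\overline{\sigma_{s+1}}$ of non-real embeddings.
\end{lemma}

\begin{proof}
Start from $P_0(x)=(x^2+1)\prod_{j=1}^s(x-j)$, whose roots are simple. Let $\mathbb Z_{(2)}\subset\mathbb Q$ be the ring of fractions with odd denominator. The sets $\{2a/3^N:a\in\mathbb Z,\,N\ge0\}$ and $\{2a/3^N:a\text{ odd},\,N\ge0\}$ are dense in $\mathbb R$. Taking the constant term from the second and the other non-leading coefficients from the first, we find monic $f\in\mathbb Q[x]$ of degree $s+2$, with coefficients arbitrarily close to those of $P_0$, with all non-leading coefficients in $2\mathbb Z_{(2)}$ and constant term not in $4\mathbb Z_{(2)}$. By Eisenstein's criterion over $\mathbb Z_{(2)}$, $f$ is irreducible over $\mathbb Q$. If $f$ is close enough to $P_0$, it changes sign near each of $1,\dots,s$ and has a root near each of $\pm i$. These are $s+2$ distinct roots, hence all of them; exactly $s$ are real. Take $K=\mathbb Q[x]/(f)$.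
\end{proof}

For $n=3$ one may take $f=x^4-x-1$: it is irreducible modulo $2$, and it is convex with $f(0)<0$, so it has exactly two real roots.

Let $\mathcal O_K$ be the ring of integers and
\[
U=\{u\in\mathcal O_K^*:\ \sigma_j(u)>0\text{ for }1\le j\le s\},
\]
the kernel of the sign map $\mathcal O_K^*\to\{\pm1\}^s$, hence of finite index in $\mathcal O_K^*$. We use three facts.

\smallskip
\emph{Balance.} The norm of $u\in U$ is $\pm1$, and it is positive, so
\begin{equation}\label{eq:norm}
\prod_{j=1}^s\sigma_j(u)\cdot|\sigma_{s+1}(u)|^2=1 .
\end{equation}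

\emph{Units.} By Dirichlet's unit theorem, $u\mapsto(\log\sigma_1(u),\dots,\log\sigma_s(u),2\log|\sigma_{s+1}(u)|)$ maps $U$ onto a lattice of the hyperplane $\{\sum x_j=0\}\subset\mathbb R^{s+1}$, and the kernel consists of the roots of unity in $U$. A root of unity that is positive in a real embedding is $1$, so the kernel is trivial. Projecting the hyperplane isomorphically to the first $s$ coordinates, we see that $\ell(u)=(\log\sigma_j(u))_{j\le s}$ is an isomorphism of $U$ onto a lattice in $\mathbb R^s$.

\emph{Integers.} The map $a\mapsto\sigma(a)=(\sigma_1(a),\dots,\sigma_{s+1}(a))$ embeds $\mathcal O_K$ as a lattice in $\mathbb R^s\times\mathbb C$.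

\smallskip
Let $\Gamma=U\ltimes\mathcal O_K$ act on $\mathbb H^s\times\mathbb C\ni(w,z)$ by
\[
(u,a)(w,z)=\bigl((\sigma_j(u)w_j+\sigma_j(a))_{j\le s},\ \sigma_{s+1}(u)z+\sigma_{s+1}(a)\bigr).
\]
In the real coordinates $y=(\log\operatorname{Im}w_j)_j\in\mathbb R^s$ and $x=(\operatorname{Re}w,z)\in\mathbb R^s\times\mathbb C$, the element $(u,a)$ translates $y$ by $\ell(u)$, and it acts on $x$ by a linear map depending only on $u$ followed by translation by $\sigma(a)$.

\begin{itemize}
\item \emph{The action is properly discontinuous.} If $C$ is compact and $\gamma C\cap C\ne\emptyset$ with $\gamma=(u,a)$, then $\ell(u)$ is bounded, which leaves finitely many $u$. For each of them $\sigma(a)$ is bounded, which leaves finitely many $a$.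
\item \emph{It is free.} A fixed point of $(u,a)$ forces $\ell(u)=0$, so $u=1$; then $\sigma(a)=0$, so $a=0$.
\item \emph{It is cocompact.} With $U$ we move $y$ into a compact fundamental domain of $\ell(U)$. Then with $\mathcal O_K$, which does not change $y$, we move $x$ into a compact fundamental domain of $\sigma(\mathcal O_K)$.
\end{itemize}
So $M=(\mathbb H^s\times\mathbb C)/\Gamma$ is a compact complex manifold of dimension $s+1=n$, an \emph{Oeljeklaus--Toma manifold}.

\subsection{The foliation and the metric}

\begin{proof}[Proof of Theorem~\ref{thm:A}]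
For $\gamma=(u,a)$ we have $\gamma^*dz=\sigma_{s+1}(u)\,dz$. So $\ker dz$ descends to a nonsingular holomorphic foliation $F$ of codimension one on $M$, with leaves induced by $\mathbb H^s\times\{z\}$. On $\mathbb H^s\times\mathbb C$ the normal bundle is trivialized by the class of $\partial_z$, and we put
\[
\|\partial_z\|^2_{(w,z)}=\prod_{j=1}^s\operatorname{Im}w_j .
\]
Since $\gamma_*\partial_z=\sigma_{s+1}(u)\partial_z$, the squared norm of $\gamma_*\partial_z$ at $\gamma(w,z)$ is
\[
|\sigma_{s+1}(u)|^2\prod_{j=1}^s\sigma_j(u)\operatorname{Im}w_j=\prod_{j=1}^s\operatorname{Im}w_j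
\]
by \eqref{eq:norm}. The metric is $\Gamma$-invariant and descends to $N_F$. From $\operatorname{Im}w=(w-\bar w)/2i$ we get $\partial_w\partial_{\bar w}\log\operatorname{Im}w=(w-\bar w)^{-2}=-\frac14(\operatorname{Im}w)^{-2}$, so the curvature form is
\[
-i\partial\bar\partial\log\prod_{j=1}^s\operatorname{Im}w_j=\sum_{j=1}^s\frac{i\,dw_j\wedge d\bar w_j}{4(\operatorname{Im}w_j)^2}.
\]
It is positive definite on $T_F^{1,0}=\langle\partial_{w_1},\dots,\partial_{w_s}\rangle$ and $\ge0$ on $T_M^{1,0}$.
\end{proof}

\begin{remark}\label{rem:OT}
Here the affine structure of Theorem~\ref{thm:B} is given by $T=z$, with $\chi(u,a)=\sigma_{s+1}(u)$, and the function of Proposition~\ref{prop:char} is $\Phi=-\sum_j\log\operatorname{Im}w_j$. Indeed $\Phi\circ\gamma-\Phi=-\sum_j\log\sigma_j(u)=\log|\sigma_{s+1}(u)|^2$.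
\end{remark}

\section{A transverse connection and its obstruction}\label{sec:conn}

From here through Section~\ref{sec:affine}, $F$ and $h$ are as in Theorem~\ref{thm:B}, and $N=N_F$. We first translate affine structures into functions on distinguished charts. Given an affine structure, let $T$ be one of its local coordinates, written as a function of $t_i$ near a point of the chart $(z,t_i)$. The function
\begin{equation}\label{eq:bT}
b_i=-T''/T'
\end{equation}
(derivatives in $t_i$) does not change when $T$ is replaced by $cT+d$. So it is defined on the whole chart and, plaques being connected, it is a holomorphic function $b_i(t_i)$ on the disc. Conversely, a holomorphic function $b_i(t_i)$ on the disc determines $T_i(t_i)$ with $T_i'\ne0$ and $b_i=-T_i''/T_i'$, up to an affine map. Let us see when such $T_i$ are compatible. If $t_i=f(t_j)$, then $(\log(T_i\circ f)')'=-b_i(f)f'+f''/f'$. So $T_i\circ f$ is an affine function of $T_j$ exactly when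
\begin{equation}\label{eq:b}
b_j=b_i(f)\,f'-f''/f'\qquad(t_i=f(t_j)).
\end{equation}
This is the rule for the Christoffel symbol of a transverse connection. Affine structures on $F$ are thus the same as families of functions $b_i$ that satisfy \eqref{eq:b}, are constant along the plaques, and are holomorphic.

The metric provides a first candidate. Let $d_F=\partial_F+\bar\partial_F$ be the exterior derivative along the leaves. By \eqref{eq:phi}, $\partial_F\varphi_i$ and $\bar\partial_F\varphi_i$ do not depend on $i$; we write $\partial_F\varphi$, $\bar\partial_F\varphi$ for these global smooth leafwise forms. Choose a smooth $(1,0)$-form $A$ on $M$ whose restriction to $T_F^{1,0}$ is $\partial_F\varphi$. Then $\partial\varphi_i-A$ vanishes on $T_F^{1,0}$, so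
\[
\partial\varphi_i-A=c_i\,dt_i
\]
with $c_i$ smooth. Applying $\partial$ to \eqref{eq:phi} gives $c_j\,dt_j=c_i\,dt_i-(f''/f')\,dt_j$, that is,
\begin{equation}\label{eq:c}
c_j=c_if'-f''/f' .
\end{equation}
So the $c_i$ obey the right rule, but they need not be constant along the plaques. As $f'$ and $f''/f'$ depend only on $t_j$, \eqref{eq:c} gives $d_Fc_j\otimes dt_j=d_Fc_i\otimes dt_i$. The obstruction is therefore a global smooth leafwise $1$-form with values in $N^*$,
\[
\mu=d_Fc_i\otimes dt_i ,\qquad d_F\mu=0 .
\]
If $\mu=d_Fs$ for a section $s=s_i\,dt_i$ of $N^*$, then $b_i=c_i-s_i$ is constant along the plaques and still satisfies \eqref{eq:b}. (In the example of Section~\ref{sec:A}, with $t=z$, the form $\partial\varphi$ is $\Gamma$-invariant, because $\Gamma$ changes $\varphi$ only by constants. So one can take $A=\partial\varphi$; then $c=0$ and $\mu=0$.)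

The plan is as follows. In Section~\ref{sec:L2} we solve $d_Fs=\mu$ with $s$ in $L^2$. This is where $m\ge2$ enters. The solution comes with no regularity transverse to the leaves, since $d_F$ does not differentiate in that direction. In Section~\ref{sec:contr} we show that the holonomy of $F$ contracts uniformly along suitable paths. In Section~\ref{sec:affine} contraction forces $b_i$ to be holomorphic.

\section{Solving \texorpdfstring{$d_Fs=\mu$}{dF s = mu} in \texorpdfstring{$L^2$}{L2}}\label{sec:L2}

\subsection{Leafwise forms with values in \texorpdfstring{$N^*$}{N*}}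

Positivity makes $\omega_F=i\partial_F\bar\partial_F\varphi$ a K\"ahler form on every leaf. It is exact with a \emph{bounded} primitive:
\begin{equation}\label{eq:beta}
\omega_F=d_F\beta,\qquad\beta=\tfrac i2(\bar\partial_F\varphi-\partial_F\varphi),
\end{equation}
where $\beta$ is a global smooth leafwise form on the compact manifold $M$. By an argument of Gromov \cite{Gromov}, applied here to all leaves at once, such a primitive yields an $L^2$ estimate for leafwise $1$-forms when $m\ge2$.

Let $E^k$ be the space of smooth leafwise complex $k$-forms with values in $N^*$, written locally as $u=u_i\otimes dt_i$. The transition functions $f'(t_j)$ are constant along plaques, so $d_Fu=d_Fu_i\otimes dt_i$ is well defined and $d_F^2=0$. Put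
\[
\langle u,v\rangle=\int_M(u_i,v_i)_{\omega_F}\ \frac{\omega_F^m}{m!}\wedge i\,dt_i\wedge d\bar t_i ,
\]
where $(\ ,\ )_{\omega_F}$ is the pointwise Hermitian product of the K\"ahler metric. The integrand does not depend on $i$: if $dt_i=g\,dt_j$, then $u_j=gu_i$ and $v_j=gv_i$, and the factor $|g|^2$ is absorbed by $i\,dt_i\wedge d\bar t_i=|g|^2\,i\,dt_j\wedge d\bar t_j$. Here it matters that the values are in $N^*$: no holonomy-invariant transverse measure is needed, because $|dt_i|^2$ itself serves as one.

Let $d_F^*$ be the formal adjoint. In a chart the weight $i\,dt_i\wedge d\bar t_i$ is constant along the plaques, so for forms supported in the chart we may integrate by parts on each plaque separately; a partition of unity reduces the general case to this one. Hence $d_F^*$ is on each plaque the usual operator $d^*$ of the K\"ahler metric $\omega_F$, applied to the scalar form $u_i$. Let $\Delta_F=d_Fd_F^*+d_F^*d_F$ and $Lu=\omega_F\wedge u$. On a K\"ahler manifold the Laplacian of $d$ commutes with multiplication by the K\"ahler form; this identity is local, so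
\[
[\Delta_F,L]=0 .
\]

\begin{lemma}\label{lem:gromov}
There is a constant $C$ with $\|u\|^2\le C(\|d_Fu\|^2+\|d_F^*u\|^2)$ for all $u\in E^1$.
\end{lemma}

\begin{proof}[Proof {\normalfont(after \cite{Gromov})}]
Let $Q=\|d_Fu\|^2+\|d_F^*u\|^2=\langle\Delta_Fu,u\rangle$ and $v=L^{m-1}u$.

First, $L^{m-1}/(m-1)!$ is a pointwise isometry from $1$-forms to $(2m-1)$-forms. To see this, choose at a point a real orthonormal coframe $e_1,e_1',\dots,e_m,e_m'$ with $\omega_F=\sum_je_j\wedge e_j'$. Then
\[
\omega_F^{m-1}\wedge e_k=(m-1)!\;e_k\wedge\prod_{j\ne k}e_j\wedge e_j' ,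
\]
and likewise for $e_k'$; up to sign, the forms on the right are $(m-1)!$ times the elements of an orthonormal basis. Hence $\|v\|=(m-1)!\,\|u\|$ and, since $\Delta_F$ commutes with $L$,
\[
\|d_F^*v\|^2\le\langle\Delta_Fv,v\rangle=\langle L^{m-1}\Delta_Fu,L^{m-1}u\rangle=((m-1)!)^2Q .
\]

Second, $v$ is exact up to a term controlled by $d_Fu$. As $m\ge2$, one factor $\omega_F$ in $v=\omega_F^{m-1}\wedge u$ can be written as $d_F\beta$. With $\theta=\beta\wedge\omega_F^{m-2}\wedge u$,
\[
v=d_F\theta+\beta\wedge\omega_F^{m-2}\wedge d_Fu,\qquad
\|\theta\|\le C_0\|u\|,\qquad\|\beta\wedge\omega_F^{m-2}\wedge d_Fu\|\le C_0\|d_Fu\| ,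
\]
with $C_0$ depending only on $\sup|\beta|$ and $m$. Therefore
\[
((m-1)!)^2\|u\|^2=\langle v,v\rangle\le\|d_F^*v\|\,C_0\|u\|+\|v\|\,C_0\|d_Fu\|\le2(m-1)!\,C_0\,\|u\|\,Q^{1/2},
\]
and the lemma follows on dividing by $\|u\|$.
\end{proof}

For $m=1$ we would have $v=u$, with no factor $\omega_F$ to integrate: degree one is then the middle degree. This is the only place where the proof of Theorem~\ref{thm:B} uses $n\ge3$.

\subsection{Existence of the solution}

In this section ``weakly'' means in the sense of distributions, tested with the formal adjoint for $\langle\ ,\ \rangle$. We use \emph{Friedrichs' lemma}: if $P$ is a first order linear differential operator with smooth coefficients between vector bundles on a compact manifold, and if $v$ and $Pv$ (taken weakly) are in $L^2$, then there are smooth $v_\epsilon$ with $v_\epsilon\to v$ and $Pv_\epsilon\to Pv$ in $L^2$. No ellipticity is required; this matters, since $d_F\oplus d_F^*$ is elliptic only along the leaves.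

\begin{lemma}\label{lem:solve}
There is an $L^2$ section $s$ of $N^*$ with $d_Fs=\mu$ weakly.
\end{lemma}

\begin{proof}
Let $S_0$ and $S_1$ be the maximal (weak) closed extensions in $L^2$ of $d_F:E^0\to E^1$ and $d_F:E^1\to E^2$. Then $S_1S_0=0$, because $\langle S_0s,d_F^*w\rangle=\langle s,d_F^*d_F^*w\rangle=0$ for all $s\in\operatorname{Dom}S_0$ and $w\in E^2$.

Let $v\in\operatorname{Dom}S_0^*\cap\operatorname{Dom}S_1$. Then weakly $d_Fv=S_1v$, and $d_F^*v=S_0^*v$ since $E^0\subset\operatorname{Dom}S_0$. Friedrichs' lemma for $d_F\oplus d_F^*:E^1\to E^2\oplus E^0$ gives $v_\epsilon\in E^1$ with $v_\epsilon\to v$, $d_Fv_\epsilon\to S_1v$ and $d_F^*v_\epsilon\to S_0^*v$ in $L^2$. So Lemma~\ref{lem:gromov} extends to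
\begin{equation}\label{eq:apriori}
\|v\|^2\le C(\|S_0^*v\|^2+\|S_1v\|^2)\qquad(v\in\operatorname{Dom}S_0^*\cap\operatorname{Dom}S_1).
\end{equation}

Now let $v\in\operatorname{Dom}S_0^*$ be arbitrary and write $v=v_1+v_2$ with $v_1\in\ker S_1$ and $v_2\perp\ker S_1$. As $\operatorname{Im}S_0\subset\ker S_1$, we have $v_2\in\ker S_0^*$. So $v_1\in\operatorname{Dom}S_0^*\cap\ker S_1$ and $S_0^*v_1=S_0^*v$. Since $\mu\in\ker S_1$, \eqref{eq:apriori} gives
\[
|\langle v,\mu\rangle|=|\langle v_1,\mu\rangle|\le\|\mu\|\,\|v_1\|\le\sqrt C\,\|\mu\|\,\|S_0^*v\| .
\]
Hence $S_0^*v\mapsto\langle v,\mu\rangle$ is a well-defined bounded linear functional on $\operatorname{Im}S_0^*$. By the theorems of Hahn--Banach and Riesz there is $s\in L^2$ with $\langle v,\mu\rangle=\langle S_0^*v,s\rangle$ for all $v\in\operatorname{Dom}S_0^*$. This says that $s\in\operatorname{Dom}S_0^{**}=\operatorname{Dom}S_0$ and $S_0s=\mu$.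
\end{proof}

Fix such an $s$ and write $s=s_i\,dt_i$ in a distinguished chart. Then $b_i:=c_i-s_i$ has vanishing weak derivatives along the plaques, so it agrees a.e.\ with a function $b_i(t_i)\in L^2_{\mathrm{loc}}$ of $t_i$ alone. As $s_j=s_if'$, \eqref{eq:c} shows that the $b_i$ satisfy \eqref{eq:b} almost everywhere. It remains to prove that they are holomorphic.

\section{Contraction along the leaves}\label{sec:contr}

We now make the remark after \eqref{eq:phi} quantitative. From any point we move repeatedly inside the leaf, each time to a point where $\varphi$ is larger by a fixed amount. In the length measured by $h$, the holonomy of each step then contracts a transversal disc of fixed size by a fixed factor. Write $D(t,r)$ for the open disc of center $t$ and radius $r$ in $\mathbb C$, and $B$ for the unit ball of $\mathbb C^m$. This section does not use $m\ge2$.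

\begin{proposition}\label{prop:contr}
There are finitely many distinguished charts $(z,t_p):W_p\to B\times D(0,1)$ (biholomorphic onto), radii $r_p\in(0,\frac12)$, points $z_p\in B$, and constants $\delta,\rho>0$ such that the sets $N_p=\{|z|<r_p,\ |t_p|<r_p\}\subset W_p$ cover $M$ and the following holds. For every $x_0\in N_{p_0}$ there are indices $p_k$, points $x_k\in N_{p_k}$ and holomorphic functions $g_k$ $(k\ge0)$ such that:
\begin{enumerate}
\item[(a)] $x_k$ and $x_{k+1}$ lie in the same plaque of $W_{p_k}$, and $\varphi_{p_k}(x_{k+1})\ge\varphi_{p_k}(x_k)+2\delta$;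
\item[(b)] $g_k$ is defined on a disc in $D(0,1)$ centered at $t_{p_k}(x_k)$ and has values in $D(0,r_{p_{k+1}})$; for $\tau$ in this disc, the point of $W_{p_k}$ with coordinates $(z_{p_k},\tau)$ lies in $N_{p_{k+1}}$, and $t_{p_{k+1}}=g_k(t_{p_k})$ near this point;
\item[(c)] $G_k=g_{k-1}\circ\dots\circ g_0$ is defined and injective on $D_0=D\bigl(t_{p_0}(x_0),\rho\,h_{p_0}(x_0)^{-1/2}\bigr)$, which is relatively compact in $D(0,1)$, and $\operatorname{area}G_k(D_0)\to0$ as $k\to\infty$.
\end{enumerate}
\end{proposition}

\begin{proof}
\emph{Charts.} For $p\in M$ choose a distinguished chart $(z,t_p):W_p\to B\times D(0,1)$ sending $p$ to $0$. As $\varphi_p(\cdot,0)$ is strictly psh, its mean over $|z|=\frac12$ exceeds its value at $0$; so there is $z_p$ with $|z_p|=\frac12$ and $\varphi_p(z_p,0)>\varphi_p(0,0)$. By continuity there are $\delta_p>0$ and $r_p\in(0,\frac12)$ with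
\begin{equation}\label{eq:gain}
\varphi_p(z_p,t)-\varphi_p(z,t)\ge2\delta_p\qquad(|z|\le r_p,\ |t|\le r_p).
\end{equation}
Finitely many of the corresponding sets $N_p$ cover $M$. From now on $p$ runs over this finite set, and $\delta=\min\delta_p$. All constants below are uniform in $p$ and $t$.

\emph{One step.} Apply Lebesgue's covering lemma to the compact transversal discs $\{(z_p,\tau):|\tau|\le\frac{1+r_p}2\}\subset W_p$, covered by the sets $N_{p'}$. It gives $\varepsilon_0>0$, with $\varepsilon_0\le\frac{1-r_p}2$ for all $p$, such that for all $p$ and $|t|\le r_p$ there is $p'$ with $\{(z_p,\tau):|\tau-t|<\varepsilon_0\}\subset N_{p'}$. Fix such a $p'$ and put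
\[
g(\tau)=t_{p'}(z_p,\tau)\qquad(|\tau-t|<\varepsilon_0).
\]
Then $|g|<r_{p'}<1$. Near each point of this small transversal disc $t_{p'}$ is a function of $t_p$ alone, so $t_{p'}=g(t_p)$ there and $g'\ne0$. Since $\partial_{t_p}=g'\,\partial_{t_{p'}}$,
\begin{equation}\label{eq:hg}
h_p(z_p,\tau)=|g'(\tau)|^2\,h_{p'}(z_p,\tau),
\end{equation}
where $h_{p'}(z_p,\tau)$ is the value of $h_{p'}$ at the point with $W_p$-coordinates $(z_p,\tau)$.

\emph{Distortion.} We need $g$ to be nearly linear at a fixed scale. By compactness $h_p$ is bounded below on the transversal discs and $h_{p'}$ is bounded above on $N_{p'}$, so \eqref{eq:hg} gives $|g'(t)|\ge c_1>0$. Since $|g|<1$, Cauchy's estimate gives $|g''|\le C_1:=8\varepsilon_0^{-2}$ on $D(t,\varepsilon_0/2)$, so $|g'(\tau)-g'(t)|\le C_1|\tau-t|$ there. Put $C_2=C_1/c_1$ and $\varepsilon_1=\min(\varepsilon_0/2,\,1/(2C_2))$. On $D(t,\varepsilon_1)$ we then have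
\[
\Bigl|\frac{g'(\tau)}{g'(t)}-1\Bigr|\le\tfrac12,\qquad |g'(\tau)|\le(1+C_2|\tau-t|)\,|g'(t)| .
\]
The first inequality gives $\operatorname{Re}(g'(\tau)/g'(t))>0$. Integrating over the segment between two points of the disc shows that $g$ is injective there.

\emph{Contraction.} For $x\in N_p$ and $\lambda>0$ let
\[
D_p(x,\lambda)=\{\tau:\ h_p(x)^{1/2}\,|\tau-t_p(x)|<\lambda\},
\]
a disc of radius $\lambda$ as measured by the metric at $x$. Fix $\rho>0$ so small that $\rho\,h_p^{-1/2}\le\varepsilon_1$ and $1+C_2\rho\,h_p^{-1/2}\le e^{\delta/2}$ on $N_p$, for all $p$. Let $x\in N_p$, $t=t_p(x)$, and let $y$ be the point $(z_p,t)$. It lies in $N_{p'}$ and in the same plaque of $W_p$ as $x$. By \eqref{eq:hg} and \eqref{eq:gain},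
\[
|g'(t)|\,h_{p'}(y)^{1/2}=h_p(y)^{1/2}\le e^{-\delta}h_p(x)^{1/2}.
\]
If $\lambda\le\rho$ and $\tau\in D_p(x,\lambda)$, then $|g(\tau)-g(t)|\le e^{\delta/2}|g'(t)|\,|\tau-t|$ by the distortion estimate. Multiplying by $h_{p'}(y)^{1/2}$, and noting that $g(t)=t_{p'}(y)$, we get
\begin{equation}\label{eq:contr}
g\bigl(D_p(x,\lambda)\bigr)\subset D_{p'}\bigl(y,e^{-\delta/2}\lambda\bigr)\qquad(\lambda\le\rho).
\end{equation}

\emph{Iteration.} Start from $x_0\in N_{p_0}$ and let $x_{k+1}=y$, $p_{k+1}=p'$, $g_k=g$ be the data of one step from $x=x_k$, $p=p_k$. Then (a) is \eqref{eq:gain}, and (b) holds by construction. The disc $D_0=D_{p_0}(x_0,\rho)$ has radius at most $\varepsilon_1\le\frac{1-r_{p_0}}4$, so it is relatively compact in $D(0,1)$. Each $g_k$ is injective on $D_{p_k}(x_k,\rho)$, whose radius is at most $\varepsilon_1$. By \eqref{eq:contr} and induction, $G_k$ is defined and injective on $D_0$, with $G_k(D_0)\subset D_{p_k}(x_k,e^{-k\delta/2}\rho)$. As $h_p$ is bounded below on $N_p$ for each of the finitely many $p$, the areas tend to $0$.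
\end{proof}

\section{The affine structure}\label{sec:affine}

We use the charts of Proposition~\ref{prop:contr} and the functions $b_p\in L^2_{\mathrm{loc}}(D(0,1))$ obtained from Lemma~\ref{lem:solve}.

\begin{lemma}\label{lem:holo}
Each $b_p$ is a.e.\ equal to a holomorphic function on $D(0,r_p)$.
\end{lemma}

\begin{proof}
Note first that $b_p\in L^2(D(0,r_p))$: on the relatively compact set $N_p\subset W_p$ the function $c_p$ is bounded, $s_p$ is square integrable because $s\in L^2$, and $b_p=c_p-s_p$ depends only on $t_p$.

Let $x_0\in N_{p_0}$ and use the notation of Proposition~\ref{prop:contr}. By (b) of that proposition, \eqref{eq:b} can be iterated along $g_0,\dots,g_{k-1}$. This gives a.e.\ on $D_0$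
\[
b_{p_0}=b_{p_k}(G_k)\,G_k'-(\log G_k')' ,
\]
where $(\log G_k')'=G_k''/G_k'$ is holomorphic. The first term on the right is small: since $G_k$ is injective, a change of variables gives
\[
\int_{D_0}|b_{p_k}(G_k)\,G_k'|^2\,dA=\int_{G_k(D_0)}|b_{p_k}|^2\,dA\longrightarrow0 ,
\]
because $G_k(D_0)\subset D(0,r_{p_k})$ for $k\ge1$ by (b), the areas tend to $0$, and only finitely many functions $b_p\in L^2(D(0,r_p))$ occur. So on $D_0$ the function $b_{p_0}$ is the $L^2$-limit of the holomorphic functions $-(\log G_k')'$, hence holomorphic near $t_{p_0}(x_0)$. The point $x_0\in N_{p_0}$ was arbitrary.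
\end{proof}

The exponent $2$ is decisive here: $|b|^2\,dA$ is invariant under $b\mapsto b(G)\,G'$, so the mere shrinking of $G_k(D_0)$ suffices, however irregular the solution $s$ may be.

\begin{proof}[Proof of Theorem~\ref{thm:B}(1)]
\emph{Existence.} By Lemma~\ref{lem:holo}, on each $N_p$ we can choose $T_p(t_p)$ holomorphic on $D(0,r_p)$ with $T_p'\ne0$ and $T_p''/T_p'=-b_p$. The relation \eqref{eq:b}, valid a.e., holds everywhere by continuity. By the computation preceding \eqref{eq:b}, $T_p$ is an affine function of $T_q$ locally on $N_p\cap N_q$. The frames $\partial_{T_p}$ of $N$ have locally constant transition functions, so $N$ is flat.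

\emph{Uniqueness.} By Section~\ref{sec:conn}, two transversely affine structures correspond to two families of holomorphic functions satisfying \eqref{eq:b}, and they coincide if the families do. The differences $\sigma_i(t_i)$ of the two families satisfy $\sigma_j=\sigma_i(f)f'$, so $\sigma=\sigma_i\,dt_i$ is a holomorphic section of $N^*$ with coefficients $\sigma_i$ constant along the plaques. Suppose $\sigma\not\equiv0$. Then $|\sigma|_h^2=|\sigma_i|^2e^{\varphi_i}$ has a positive maximum on $M$. Near a maximum point, along the plaque, $\log|\sigma|^2_h=\mathrm{const}+\varphi_i$ is strictly psh and has a local maximum, a contradiction.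
\end{proof}

\section{Linear holonomy, K\"ahler manifolds and surjectivity}\label{sec:hol}

\begin{proof}[Proof of Proposition~\ref{prop:char}]
The developing map is a submersion defining the lifted foliation. The normal bundle of the latter therefore has the frame $\partial_T$, dual to $dT$, and every metric on it is $\|\partial_T\|^2=e^{-\Phi}$ for a unique smooth $\Phi$ on $\widetilde M$. By \eqref{eq:dev}, $\gamma_*\partial_T=\chi(\gamma)\partial_T$. So the metric is $\pi_1(M)$-invariant if and only if $e^{-\Phi}=|\chi(\gamma)|^2e^{-\Phi\circ\gamma}$ for all $\gamma$, which is \eqref{eq:Phi}. Its curvature form is $i\partial\bar\partial\Phi$, which is positive along the leaves if and only if $\Phi$ is strictly psh along them.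
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(2)]
Let $\Phi$ be the function of Proposition~\ref{prop:char} for $h$. Suppose that $\theta$ is a closed holomorphic $1$-form on $M$, possibly $0$, with $\operatorname{Re}\int_\gamma\theta=\log|\chi(\gamma)|^2$ for all $\gamma\in\pi_1(M)$. Let $\Theta$ be a primitive of $\theta$ on $\widetilde M$. By \eqref{eq:Phi}, $\Phi-\operatorname{Re}\Theta$ is $\pi_1(M)$-invariant, so it descends to a smooth function on $M$. As $\operatorname{Re}\Theta$ is pluriharmonic, this function is strictly psh along the leaves, which is impossible at its maximum. The choice $\theta=0$ shows that $\log|\chi|^2\neq0$, whence $b_1(M)>0$.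
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:kahler}]
Suppose a positive metric exists; we contradict Theorem~\ref{thm:B}(2) in each case. If $H^1(M,\mathbb R)=0$, then $\log|\chi|^2=0$.

If $M$ is compact K\"ahler, every class in $H^1(M,\mathbb R)$ is represented by a real harmonic form $\alpha$. Its $(1,0)$-part is a holomorphic, hence closed, form, and $\alpha=\operatorname{Re}(2\alpha^{1,0})$.

Let $\pi:M'\to M$ be a proper modification with $M'$ compact K\"ahler. Since $M$ is smooth, $\pi$ is biholomorphic over $M\setminus Z$ with $Z\subset M$ analytic of codimension $\ge2$. By the K\"ahler case there is a closed holomorphic $1$-form $\theta'$ on $M'$ whose real part represents $\pi^*\log|\chi|^2$. Over $M\setminus Z$ it gives a closed holomorphic $1$-form, which extends by Hartogs' theorem to a closed holomorphic $1$-form $\theta$ on $M$. Since $Z$ has real codimension at least $4$, every loop in $M$ is homotopic to a loop in $M\setminus Z$, and such a loop lifts to $M'$. So $\operatorname{Re}\int_\gamma\theta=\log|\chi(\gamma)|^2$ for all $\gamma$, a contradiction. A Moishezon manifold has a projective,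 hence K\"ahler, modification.
\end{proof}

Theorem~\ref{thm:B}(3) combines the affine structure with the contraction: as $\Phi$ grows along a leaf path, a transversal of fixed size in $M$ covers a larger and larger disc in the coordinate $T$.

\begin{proof}[Proof of Theorem~\ref{thm:B}(3)]
We use the charts of Proposition~\ref{prop:contr}, and first show that there is $c>0$ with
\begin{equation}\label{eq:disc}
T(\widetilde M)\supset D\bigl(T(\tilde x),\,c\,e^{\Phi(\tilde x)/2}\bigr)\qquad(\tilde x\in\widetilde M).
\end{equation}
Each chart domain $W_p\cong B\times D(0,1)$ is simply connected with connected plaques. Fix one lift of $W_p$ to $\widetilde M$; on it $T$ is constant on plaques, so $T=\tau_p(t_p)$ with a holomorphic function $\tau_p$ on $D(0,1)$ and $\tau_p'\ne0$. Any other lift is the image of this one under a deck transformation, so by \eqref{eq:dev} we have $T=\alpha\,\tau_p(t_p)+\alpha'$ on it, with constants $\alpha\ne0$ and $\alpha'$ depending on the lift. By compactness there is $\varepsilon>0$, with $\varepsilon<1-r_p$ for the finitely many $p$, such that $|\tau_p'(\zeta)/\tau_p'(t)-1|\le\frac12$ whenever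 $|t|\le r_p$ and $|\zeta-t|\le\varepsilon$.

Let $\tilde x$ lie over $x\in N_p$, let $t=t_p(x)$, and let $\alpha,\alpha'$ belong to the lift of $W_p$ through $\tilde x$. For $|\zeta-t|\le\varepsilon$,
\[
|\tau_p(\zeta)-\tau_p(t)-\tau_p'(t)(\zeta-t)|\le\tfrac12\,|\tau_p'(t)|\,|\zeta-t| ,
\]
so by Rouch\'e's theorem $\tau_p(D(t,\varepsilon))\supset D\bigl(\tau_p(t),\tfrac12\varepsilon|\tau_p'(t)|\bigr)$. Hence $T(\widetilde M)$ contains the disc of radius $\frac12\varepsilon\,|\alpha\tau_p'(t)|$ about $T(\tilde x)$. Now $\partial_{t_p}=\alpha\tau_p'\,\partial_T$, so $|\alpha\tau_p'(t)|=h_p(x)^{1/2}\|\partial_T\|_{\tilde x}^{-1}=h_p(x)^{1/2}e^{\Phi(\tilde x)/2}$. Since $h_p$ is bounded below on $N_p$, \eqref{eq:disc} follows.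

Let $x_0,x_1,\dots$ be as in Proposition~\ref{prop:contr}. Join $x_k$ to $x_{k+1}$ in their common plaque and lift the resulting path to $\widetilde M$, with points $\tilde x_k$. Along it $T$ is constant. On a lift of $W_{p_k}$ the functions $\Phi$ and $\varphi_{p_k}$ differ by a function of $t_{p_k}$ alone, so $\Phi(\tilde x_{k+1})\ge\Phi(\tilde x_k)+2\delta$ by (a) of that proposition. Thus $\Phi(\tilde x_k)\to\infty$, and \eqref{eq:disc} at $\tilde x_k$ gives $T(\widetilde M)\supset D(T(\tilde x_0),R)$ for every $R$. That is, $T(\widetilde M)=\mathbb C$.
\end{proof}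

\begin{thebibliography}{9}
\bibitem{Book} Theorem 5.1 and Conjecture 5.1 in: a printed mathematics book.
\bibitem{Gromov} M.~Gromov, J. Differential Geom. \textbf{33} (1991).
\end{thebibliography}

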